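# Fixed rings of finite outer groups acting on simple Noetherian rings

## 1. Invertible order is the exact condition

**Theorem 1.** There are a simple (left and right) Noetherian domain $R$ of characteristic $2$ and an outer group $G=\langle g\rangle$ of order $2$ such that $R^G$ is neither left nor right Noetherian.

**Theorem 2.** Let $c$ be $0$ or a prime and let $n\ge 1$. The following are equivalent.

1. $R^G$ is Noetherian for every simple Noetherian ring $R$ of characteristic $c$ and every outer group $G$ of automorphisms of $R$ with $|G|=n$.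
2. $c=0$, or $c$ is a prime not dividing $n$.

More precisely, if $p$ is a prime with $p\mid n$ and $Q$ is any group of order $n/p$, there is a simple Noetherian domain $R$ of characteristic $p$ with an outer group $G\cong C_p\times Q$ such that $R^G$ is neither left nor right Noetherian.

Let us unpack the words. Rings have an identity. If $G$ is a group of automorphisms of $R$, the fixed ring is $R^G=\{r\in R: g(r)=r \text{ for all } g\in G\}$. "Noetherian" always means left *and* right Noetherian, both for $R$ and for $R^G$. A ring $R\ne0$ is simple if its only two-sided ideals are $0$ and $R$. An automorphism is inner if it has the form $r\mapsto vrv^{-1}$ for a unit $v$ of $R$, and $G$ is *outer* if no non-identity element of $G$ is inner. As usual $C_p$ is the cyclic group of order $p$.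

A simple ring has a well-defined characteristic that is $0$ or a prime. Indeed, if $z\neq 0$ is central, then $zR$ is a nonzero two-sided ideal, so $zR=R$ and $z$ is invertible, with central inverse. So the center is a field.

The question behind the theorems is: if $R$ is simple Noetherian and a finite group $G$ acts by outer automorphisms, must $R^G$ be Noetherian? T. Hodges and J. Osterburg showed that the answer is yes for the Zaleskii–Neroslavskii example, and their arguments have been extended to some more general situations. Theorem 1 says that in general the answer is no, already for a domain and a group with two elements. Theorem 2 says that, among conditions that mention only the characteristic of $R$ and the order of $G$, the condition "$|G|$ is invertible in $R$" is exactly the one that guarantees a Noetherian fixed ring.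

Be careful about what Theorem 2 does not say. For $n=4$ and $p=2$ it produces a counterexample with group $C_2\times C_2$, and it is silent about $C_4$. For $n=6$ and $p=2$ it produces one with group $C_2\times C_3$, and it is silent about the symmetric group $S_3$. In general, which groups $G$ with $p\mid|G|$ that are not of the form $C_p\times Q$ admit counterexamples is not settled here.

Theorem 1 is the case $p=n=2$ of the last sentence of Theorem 2. It gets its own proof, in Section 6, because in that case there is a smaller and more explicit ring. Section 7 treats $C_p$ for every prime $p$, and Section 8 treats $C_p\times Q$.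

## 2. The trace, and the cases where the fixed ring is Noetherian

The first case to try is a commutative $R$. Then $R$ is a field, and every group of automorphisms is outer, because conjugations are trivial. The fixed ring is again a field, so it is Noetherian.

The next case is the one where we can average over $G$. For a finite group $G$ of automorphisms of $R$ put
$$\operatorname{tr}(r)=\sum_{g\in G}g(r)\in R^G .$$

**Proposition 3.** If $R$ is Noetherian, $G$ is finite, and $\operatorname{tr}(r)=1$ for some $r\in R$, then $R^G$ is Noetherian.

*Proof.* The aim is to recover each right ideal $I$ of $R^G$ from the right ideal $IR$ of $R$. Let $z\in IR\cap R^G$. Since $z$ is fixed by $G$,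
$$z=z\operatorname{tr}(r)=\operatorname{tr}(zr)\in\operatorname{tr}(IR)=I\operatorname{tr}(R)\subseteq I ,$$
where we used that elements of $I$ are fixed, so they come out of the trace, and that $\operatorname{tr}(R)\subseteq R^G$. Hence $I=IR\cap R^G$. A strictly ascending chain of right ideals $I_j$ of $R^G$ would therefore give a strictly ascending chain $I_jR$ in $R$, which is impossible. For left ideals use $RI$ and $z=\operatorname{tr}(r)z=\operatorname{tr}(rz)$. $\square$

**Proof of (2)⇒(1) in Theorem 2.** Let $R$ be simple of characteristic $c$, with $c=0$ or $c\nmid n=|G|$. Then $n$ is a nonzero element of the center, which is a field, so $n$ is invertible, and $\operatorname{tr}(n^{-1})=n\cdot n^{-1}=1$. Proposition 3 applies. $\square$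

So a counterexample needs characteristic $p>0$ dividing $|G|$, and moreover $1\notin \operatorname{tr}(R)$. We shall meet this second requirement again in Section 5.

## 3. Skew group rings turn a commutative example into a simple one

A natural way to build simple Noetherian rings is to let a group act on a commutative ring.

**Definition.** Let $\Gamma$ be an abelian group, written additively, acting on a commutative ring $A$ by automorphisms. The *skew group ring* $A*\Gamma$ is the free left $A$-module $\bigoplus_{\gamma\in\Gamma}Au_\gamma$ with multiplication determined by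
$$u_\gamma a=\gamma(a)u_\gamma,\qquad u_\gamma u_\delta=u_{\gamma+\delta}.$$

For $\Gamma=\mathbb Z$ acting through powers of $\sigma$ this is the skew Laurent ring $A[t,t^{-1};\sigma]$ with $t=u_1$ and $ta=\sigma(a)t$.

As an example, let $k$ be a field, let $q\in k^\times$ not be a root of unity, and let $A=k[s,s^{-1}]$ with $\sigma(s)=qs$. Then $A$ has no $\sigma$-stable ideals except $0$ and $A$. Indeed, a nonzero ideal is $(f)$ with $f=\sum_{i=0}^d f_is^i$, $f_0f_d\ne0$. If it is $\sigma$-stable, then $f(qs)$ is a unit times $f$, that is, $f(qs)=\alpha s^jf(s)$ with $\alpha\in k^\times$. Comparing lowest exponents gives $j=0$, comparing constant terms gives $\alpha=1$, and then $f_i(q^i-1)=0$ forces $f=f_0$, a unit. In $R=A[t,t^{-1};\sigma]$ we have $sts^{-1}=s\,\sigma(s^{-1})\,t=q^{-1}t$, so the automorphism $s\mapsto s$, $t\mapsto q^{-1}t$ is inner. The automorphism $s\mapsto s^{-1}$, $t\mapsto t^{-1}$ is different: part (b) of the next lemma shows it is outer.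

**Lemma 4.** Let $A$ be a commutative Noetherian domain and $\Gamma\ne0$ a finitely generated free abelian group acting faithfully on $A$, such that $A$ has no $\Gamma$-stable ideals other than $0$ and $A$. Let $R=A*\Gamma$.

(a) $R$ is a simple Noetherian domain whose units are the elements $au_\gamma$ with $a\in A^\times$.

(b) Let a finite group $G$ act on $A$ by ring automorphisms and faithfully on $\Gamma$ by group automorphisms, with
$$g(\gamma(a))=(g\gamma)(g(a)).\tag{1}$$
Then $g\big(\sum a_\gamma u_\gamma\big)=\sum g(a_\gamma)u_{g\gamma}$ makes $G$ an outer group of automorphisms of $R$. If $A^G$ is not Noetherian, then $R^G$ is neither left nor right Noetherian.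

*Proof.* **Step 1: $R$ is Noetherian.** Choose a basis $\gamma_1,\dots,\gamma_r$ of $\Gamma$. The ring over $\langle\gamma_1,\dots,\gamma_{j+1}\rangle$ is a skew Laurent extension of the ring over $\langle\gamma_1,\dots,\gamma_j\rangle$ by the automorphism $\sum a_\gamma u_\gamma\mapsto\sum\gamma_{j+1}(a_\gamma)u_\gamma$. Skew Laurent extensions by automorphisms preserve the Noetherian property (McConnell–Robson, *Noncommutative Noetherian Rings*, Ch. 1).

**Step 2: $R$ is a domain with only the obvious units.** Order $\Gamma\cong\mathbb Z^r$ lexicographically. The product of highest terms $au_\gamma\cdot bu_\delta=a\gamma(b)u_{\gamma+\delta}$ is nonzero, since $A$ is a domain, so $R$ is a domain. The same holds for lowest terms. If $ff'=1$, then the highest exponents of $f,f'$ add up to $0$, and so do the lowest ones. Hence highest and lowest coincide, $f=au_\gamma$, $f'=bu_{-\gamma}$, and $a\gamma(b)=1$, so $a\in A^\times$. Conversely such elements are units. This step uses only that $A$ is a domain.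

**Step 3: $R$ is simple.** Let $I\ne0$ be an ideal and let $0\neq f\in I$ have support of minimal size. Multiplying by some $u_\gamma$ we may assume $0\in\operatorname{supp}f$. We first normalize the $u_0$-coefficient. The $u_0$-coefficients of those elements of $I$ whose support lies in $\operatorname{supp}f$ form a nonzero ideal of $A$. It is $\Gamma$-stable, because $u_\gamma(au_\delta)u_\gamma^{-1}=\gamma(a)u_\delta$, so conjugation by $u_\gamma$ preserves supports. By hypothesis it contains $1$. So there is $f'=1+\sum_{\gamma\ne0}a_\gamma u_\gamma\in I$ with support in $\operatorname{supp}f$. For $b\in A$,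
$$bf'-f'b=\sum_{\gamma\ne0}a_\gamma(b-\gamma(b))u_\gamma\in I$$
has smaller support, so it is $0$. For each $\gamma\ne0$ some $b$ has $\gamma(b)\ne b$ by faithfulness, and $A$ is a domain, so $a_\gamma=0$. Hence $f'=1\in I$.

**Step 4: $G$ acts, and it is outer.** By (1), $g(u_\gamma a)=g(\gamma(a))u_{g\gamma}=(g\gamma)(g(a))u_{g\gamma}=u_{g\gamma}g(a)$, so the formula respects the multiplication and defines an action by ring automorphisms. Conjugation by a unit $bu_\gamma$ sends $u_\delta$ to $bu_\delta b^{-1}=b\,\delta(b)^{-1}u_\delta\in Au_\delta$, while $g(u_\delta)=u_{g\delta}$. If $g$ is inner, then $g\delta=\delta$ for all $\delta\in\Gamma$, and $g=1$ because $G$ is faithful on $\Gamma$.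

**Step 5: bad behavior of $A^G$ passes to $R^G$.** Let $\pi:R\to A$ take the $u_0$-coefficient. It is left and right $A$-linear. The $u_0$-coefficient of a fixed element is fixed, and $A^G\subseteq R^G$, so $\pi(R^G)=A^G$. For an ideal $I$ of $A^G$,
$$IR^G\cap A^G\subseteq\pi(IR^G)\subseteq I\,\pi(R^G)=I ,$$
so $IR^G\cap A^G=I$, and likewise $R^GI\cap A^G=I$. A strictly ascending chain $(I_k)$ of ideals of $A^G$ thus gives a strictly ascending chain $(I_kR^G)$ of right ideals and a strictly ascending chain $(R^GI_k)$ of left ideals of $R^G$. $\square$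

Here are two small tests of the lemma. First note that in the setting of (b) the map $\pi$ satisfies $\pi(\operatorname{tr}(r))=\operatorname{tr}(\pi(r))$, so $1\in\operatorname{tr}(R)$ if and only if $1\in\operatorname{tr}(A)$.

*Field coefficients.* Let $A$ be a field, $\Gamma=\mathbb Z$ acting through $\sigma$, and $G=\langle g\rangle$ of order $2$ with $g\sigma g^{-1}=\sigma^{-1}$. If $g$ were trivial on $A$, then $\sigma^2=1$, against faithfulness. So some $b\in A$ has $g(b)\ne b$. In characteristic $2$ we get $\operatorname{tr}(b)=b+g(b)\ne0$ and $\operatorname{tr}(b/\operatorname{tr}(b))=1$. In other characteristics $\operatorname{tr}(1/2)=1$. By Proposition 3, $R^G$ is Noetherian. So $A$ must have nonzero maximal ideals.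

*The ring $k[s,s^{-1}]$ in characteristic $2$.* Take $g(s)=s^{-1}$, so that $g\sigma g^{-1}=\sigma^{-1}$. With $w=s+s^{-1}$ we have $A=k[w]\oplus k[w]s$, $A^G=k[w]$, $\operatorname{tr}(1)=0$ and $\operatorname{tr}(s)=w$. So $\operatorname{tr}(A)=wk[w]$ misses $1$ and Proposition 3 does not apply; but $A^G$ is Noetherian, so Lemma 4(b) gives no information either.

The job is now purely commutative: *find a Noetherian domain $A$ with compatible actions of $\Gamma$ and $G$, without proper nonzero $\Gamma$-stable ideals, such that $A^G$ is not Noetherian.* The ring $A$ cannot be a finitely generated algebra over a field on which $G$ acts by algebra automorphisms, because then $A^G$ is again finitely generated, by Noether's classical finiteness theorem. So infinitely many variables are needed. The trick for keeping $A$ Noetherian is to hide them in residue fields.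

## 4. A Noetherian local ring whose fixed ring is not Noetherian

The next lemma is modeled on Nagarajan's example of a bad fixed ring. It is stated for subrings, since we shall later use it for a subring of a local ring.

**Lemma 5 (after Nagarajan).** Let $p$ be a prime, let $V\sqcup\{a_i,b_i:i\ge1\}\sqcup\{x,y\}$ be independent variables over $\mathbb F_p$, and put
$$E=\mathbb F_p[V,a_i,b_i],\quad K=\operatorname{Frac}E,\quad \mathcal O=K[x,y]_{(x,y)},\quad m=(x,y)\mathcal O,\quad \ell_i=a_ix+b_iy.$$
Let $g$ be an automorphism of $\mathcal O$ with $g(x)=x$, $g(y)=y$, $g(v)-v\in m^3$ for $v\in V$, and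
$$g(a_i)=a_i+y\ell_{i+1},\qquad g(b_i)=b_i-x\ell_{i+1}.$$
If $A\subseteq\mathcal O$ is a $g$-stable subring containing all $\ell_i$, then $A^g=\{a\in A:g(a)=a\}$ is not Noetherian.

Before the proof, look at the simplest instance: $V=\emptyset$ and $A=\mathcal O$. The linear forms $\ell_i$ are fixed:
$$g(\ell_i)=(a_i+y\ell_{i+1})x+(b_i-x\ell_{i+1})y=\ell_i .\tag{2}$$
Hence $g^s(a_i)=a_i+sy\ell_{i+1}$ and $g^s(b_i)=b_i-sx\ell_{i+1}$, so these formulas define an automorphism of $E[x,y]$ with $g^p=1$. It preserves $(x,y)$ and so extends to $\mathcal O$. The Noetherian ring $\mathcal O$ has $m=(x,y)$. The fixed ring contains all the $\ell_i$, but not the coefficients $a_i,b_i$ with which they are expressed through $x$ and $y$. Is, say, $\ell_3$ a combination of $\ell_1,\ell_2$ with *fixed* coefficients? Modulo $m^2$, and allowing coefficients in $K$, yes: Cramer's rule solves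
$$a_3=r_1a_1+r_2a_2,\qquad b_3=r_1b_1+r_2b_2$$
with $r_1,r_2\in\mathbb F_p(a_1,a_2,a_3,b_1,b_2,b_3)$. But fixedness of the coefficients puts a differential condition on their residues. We shall see that the residues are killed by the derivation $\Delta_a=\sum_ib_{i+1}\partial_{a_i}$. Applying $\Delta_a$ to the first relation gives $b_4=r_1b_2+r_2b_3$, which is absurd, since the right side does not involve $b_4$. The proof makes this work for relations of any length.

*Proof of Lemma 5.* **Step 1: the first-order effect of $g$.** We compute how far $g$ moves an element, modulo $m^3$. For $r\in K$ put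
$$D(r)=\sum_i\big(y\,\partial_{a_i}r-x\,\partial_{b_i}r\big)\ell_{i+1}\in m^2/m^3=Kx^2\oplus Kxy\oplus Ky^2 .$$
The sum is finite because $r$ involves finitely many variables, and $D:K\to m^2/m^3$ is a derivation. We claim:
$$\text{if } c\in\mathcal O\text{ has residue } r\in K,\text{ then } g(c)-c\equiv D(r)\bmod m^3 .\tag{3}$$

First let $c=e\in E$. Expand $e$ at the shifted variables by Taylor's formula. The increments $y\ell_{i+1}$, $-x\ell_{i+1}$ lie in $m^2$, the increments of the variables in $V$ lie in $m^3$, and products of two increments lie in $m^4$. What remains modulo $m^3$ is $D(e)$.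

Next let $c=e/s\in K$ with $e,s\in E$, $s\neq 0$. By the first case $g(s)\equiv s\bmod m^2$, and $s$ is a unit of $\mathcal O$. Hence
$$g(c)-c=\frac{g(e)s-eg(s)}{s\,g(s)}=\frac{(g(e)-e)s-e(g(s)-s)}{s\,g(s)}\equiv\frac{sD(e)-eD(s)}{s^2}=D(c)\bmod m^3 .$$

Finally let $c\in\mathcal O$ be arbitrary, $c=r+ux+vy$ with $r\in K$ and $u,v\in\mathcal O$. Since $x,y$ are fixed,
$$(g-1)c=(g-1)r+x(g-1)u+y(g-1)v .$$
As $(g-1)r\in m^2$, this shows $(g-1)\mathcal O\subseteq m^2+m\,(g-1)\mathcal O$. Starting from $(g-1)\mathcal O\subseteq\mathcal O$ we get $(g-1)\mathcal O\subseteq m$, and then $(g-1)\mathcal O\subseteq m^2$. Feeding this back into the displayed formula, $(g-1)c\equiv(g-1)r\equiv D(r)\bmod m^3$.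

**Step 2: residues of fixed elements.** This step restricts the coefficients available in $A^g$. Put $K^D=\ker D$. It is a subfield of $K$, since $D$ is a derivation. By (3), the residue of every element of $A^g$ lies in $K^D$. Read off coefficients of $D(r)=\sum_i(y\partial_{a_i}r-x\partial_{b_i}r)(a_{i+1}x+b_{i+1}y)$: the $y^2$-coefficient is $\Delta_a(r)$ and the $x^2$-coefficient is $-\Delta_b(r)$, where
$$\Delta_a=\sum_ib_{i+1}\partial_{a_i},\qquad \Delta_b=\sum_ia_{i+1}\partial_{b_i}.$$
So both derivations $\Delta_a,\Delta_b$ of $K$ vanish on $K^D$.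

**Step 3: finite generation would give a linear relation.** The ideal to test is $\mathfrak n:=A^g\cap m$ of $A^g$, which contains all $\ell_i$ by (2). Suppose $\mathfrak n=\sum_{j=1}^sA^gf_j$. Pass to $m/m^2=Kx\oplus Ky$. Multiplication by an element of $A^g$ becomes multiplication by its residue, which lies in $K^D$. So the images $a_ix+b_iy$ of all the $\ell_i$ lie in the finite-dimensional $K^D$-space $\sum_jK^D\bar f_j$. Hence for some $n\ge0$ the image of $\ell_{n+1}$ is a $K^D$-combination of those of $\ell_1,\dots,\ell_n$: there are $r_1,\dots,r_n\in K^D$ with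
$$a_{n+1}=\sum_{i=1}^nr_ia_i,\qquad b_{n+1}=\sum_{i=1}^nr_ib_i .$$

**Step 4: shifting the relation to a contradiction.** We show by induction on $k\ge0$ that
$$a_{n+1+k}=\sum_{i=1}^nr_ia_{i+k},\qquad b_{n+1+k}=\sum_{i=1}^nr_ib_{i+k}.$$
The case $k=0$ is Step 3. Given the relations for $k$, apply $\Delta_a$ to the first. Since $\Delta_a(r_i)=0$ and $\Delta_a(a_j)=b_{j+1}$, we get $b_{n+2+k}=\sum r_ib_{i+k+1}$. Applying $\Delta_b$ to the second gives $a_{n+2+k}=\sum r_ia_{i+k+1}$. This is the statement for $k+1$.

Now choose $k$ so large that all $r_i$ lie in $\mathbb F_p(V,a_j,b_j:j\le n+k)$. The relation puts the variable $a_{n+1+k}$ into this field, a contradiction. So $\mathfrak n$ is not finitely generated, and $A^g$ is not Noetherian. $\square$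

## 5. A fixed maximal ideal, a free shift, and a criterion for gluing local rings

The first thing to try is $A=\mathcal O$ itself in Lemma 4. This stops at once. The ideal $m$ is the only maximal ideal of $\mathcal O$, so it is stable under every automorphism, and $\{\sum a_\gamma u_\gamma:a_\gamma\in m\}$ is a proper nonzero two-sided ideal of $\mathcal O*\Gamma$. A local coefficient ring that is not a field never gives a simple ring.

So $A$ should have many maximal ideals $M_\gamma$, permuted by $\Gamma$, with the local ring at $M_0$ looking like Lemma 5. If every proper ideal lies in some $M_\gamma$ and every nonzero element lies in only finitely many of them, then a proper $\Gamma$-stable ideal lies in one $M_\gamma$, hence in all of them, hence is zero.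

The sensible way to produce such a ring is to take one copy of the variables for each $\gamma$ and shift. Try it for $p=2$ and $\Gamma=\mathbb Z$. Let $T=\mathbb F_2[x,y,a_i,b_i]$ with $g$ as in Section 4, let $B=\bigotimes_{n\in\mathbb Z}T_n$ with $T_n$ a copy of $T$, and write $d_n$ for the copy of $d\in T$ in $T_n$. Put $\sigma(d_n)=d_{n+1}$, $g(d_n)=(gd)_{-n}$. Then $g\sigma g^{-1}=\sigma^{-1}$ and $g^2=1$. The primes $P_n=(x_n,y_n)B$ satisfy $\sigma P_n=P_{n+1}$ and $gP_n=P_{-n}$. Put $A=U^{-1}B$ with $U=B\setminus\bigcup_nP_n$.

Here is the exact point of failure. The element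
$$\operatorname{tr}(x_1)=x_1+g(x_1)=x_1+x_{-1}$$
lies in no $P_n$: for $n\ne\pm1$ it is a nonzero sum of variables outside $P_n$, and modulo $P_{\pm1}$ it becomes the nonzero element $x_{\mp1}$. So it is a unit of $A$, it is fixed by $g$, and $\operatorname{tr}\big(x_1/(x_1+x_{-1})\big)=1$. By Proposition 3, if $A*\mathbb Z$ is Noetherian then so is its fixed ring. In terms of Lemma 5, the variable $x_1$ belongs to $V$ at the index $0$, and $g(x_1)-x_1$ is not in $m^3$; it is not even in $m$. The automorphism $g$ moves the residue field at $P_0$.

What has to be arranged is therefore: *the translates of a variable by $G$ must be congruent modulo the cube of the maximal ideal at index $0$.* Section 6 does this by imposing a relation between the shifted variables, and Section 7 by adjoining divided differences. In both cases we must prove that a ring glued from infinitely many local rings is Noetherian. This is the tool.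

**Lemma 6.** Let $A$ be a commutative domain and $(M_\gamma)$ a family of primes of $A$ such that

(i) every proper ideal of $A$ lies in some $M_\gamma$;

(ii) every nonzero element of $A$ lies in only finitely many $M_\gamma$;

(iii) each $A_{M_\gamma}$ is Noetherian.

Then $A$ is Noetherian.

*Proof.* Let $I\neq 0$ be an ideal and $0\ne f\in I$. Let $M_{\gamma_1},\dots,M_{\gamma_s}$ be the members of the family containing $f$; there are finitely many by (ii). Each $IA_{M_{\gamma_j}}$ is generated by finitely many elements of $I$, by (iii). Let $I'\subseteq I$ be generated by $f$ and all these elements. Then $I'A_{M_\gamma}=IA_{M_\gamma}$ for every $\gamma$: for $\gamma=\gamma_j$ by construction, and otherwise because $f$ makes both sides the unit ideal. By (i) every maximal ideal is contained in some $M_\gamma$ and so equals it. So $I$ and its finitely generated subideal $I'$ agree locally at all maximal ideals, and $I=I'$. $\square$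

To illustrate why (ii) matters for us besides Noetherianity, recall the argument above: together with (i) and transitivity of $\Gamma$ on the $M_\gamma$, it excludes proper nonzero $\Gamma$-stable ideals.

## 6. The recurrence $x_{n+1}=x_{n-1}+x_n^3$ and the proof of Theorem 1

We want $g(x_1)=x_{-1}$ to be congruent to $x_1$ modulo the cube of $(x_0,y_0)$. The simplest way is to demand $x_{-1}=x_1+x_0^3$. To be compatible with the shift, this must hold at every index: $x_{n-1}=x_{n+1}+x_n^3$. Then all $x_n$ are polynomials in $x_0$ and $x_1$, and we can start from these two.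

**Step 1: the ring $B$ and the dihedral action.** This step sets up $g$ and $\sigma$ with $g\sigma g^{-1}=\sigma^{-1}$. Let
$$B=\mathbb F_2[x_0,x_1,y_0,y_1,a_i,b_i\ (i\ge1)],\qquad \ell_i=a_ix_0+b_iy_0 ,$$
and define endomorphisms of $B$ by
$$g:\ x_0\mapsto x_0,\quad y_0\mapsto y_0,\quad x_1\mapsto x_1+x_0^3,\quad y_1\mapsto y_1+y_0^3,\quad a_i\mapsto a_i+y_0\ell_{i+1},\quad b_i\mapsto b_i+x_0\ell_{i+1};$$
$$g':\ x_0\leftrightarrow x_1,\quad y_0\leftrightarrow y_1,\quad a_i\mapsto a_i,\quad b_i\mapsto b_i .$$
As in (2), $g(\ell_i)=\ell_i+x_0y_0\ell_{i+1}+y_0x_0\ell_{i+1}=\ell_i$. So $g^2(a_i)=a_i+2y_0\ell_{i+1}=a_i$, and similarly for the other variables; thus $g^2=1$. Clearly $g'^2=1$. Put $\sigma=g'g$, meaning $g$ is applied first. Then $g\sigma g^{-1}=gg'gg^{-1}=gg'=\sigma^{-1}$.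

**Step 2: the elements $x_n,y_n$ and their degrees.** We need the degrees in order to bound how often a polynomial can vanish. For $n\in\mathbb Z$ put $x_n=\sigma^n(x_0)$, $y_n=\sigma^n(y_0)$. For $n=1$ this is consistent with the given names: $\sigma(x_0)=g'(x_0)=x_1$. Since $\sigma(x_1)=g'(x_1+x_0^3)=x_0+x_1^3$, applying powers of $\sigma$ gives
$$x_{n+1}=x_{n-1}+x_n^3\qquad(n\in\mathbb Z),\tag{4}$$
and likewise for $y$. For instance $x_2=x_0+x_1^3$, $x_{-1}=x_1+x_0^3$, $x_{-2}=x_0+(x_1+x_0^3)^3$. By (4) and induction in both directions, $x_n\in\mathbb F_2[x_0,x_1]$ has degree $3^{n-1}$ for $n\ge1$ and $3^{|n|}$ for $n\le0$: the cubic term always has strictly larger degree than the other one. The same holds for $y_n\in\mathbb F_2[y_0,y_1]$. In particular $x_n\ne x_0$ for $n\ne0$: for $n=1$ these are different variables, and otherwise $\deg x_n\geq 3$.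

Note that $\operatorname{tr}(x_1)=x_1+x_{-1}=x_0^3$. The unit that spoiled the free shift has become an element of the cube of $(x_0,y_0)$.

**Step 3: the primes $P_n$.** These will give the maximal ideals of $A$. Let $P_0=(x_0,y_0)B$, a prime with $gP_0=P_0$, and $P_n=\sigma^n(P_0)=(x_n,y_n)B$. Then $\sigma P_n=P_{n+1}$, and $gP_n=g\sigma^nP_0=\sigma^{-n}gP_0=P_{-n}$. Put $B_0=\mathbb F_2[x_0,x_1,y_0,y_1]$ and $\mathfrak q_n=(x_n,y_n)B_0$. Since $B=B_0[a_i,b_i]$ and $P_n=\mathfrak q_nB$:

> (5) An element of $B$ lies in $P_n$ if and only if all its coefficients with respect to monomials in the $a_i,b_i$ lie in $\mathfrak q_n$.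

**Step 4: each $0\ne f\in B$ lies in only finitely many $P_n$.** This prepares condition (ii). By (5) we may replace $f$ by one of its nonzero coefficients and assume $f\in B_0=X\otimes Y$, where $X=\mathbb F_2[x_0,x_1]$, $Y=\mathbb F_2[y_0,y_1]$ and tensor products are over $\mathbb F_2$. Let $d=\deg f$, so $f\in X_{\le d}\otimes Y_{\le d}$. For all but finitely many $n$ we have $\deg x_n=\deg y_n>d$ by Step 2. For such $n$, a nonzero multiple of $x_n$ has degree $>d$, so $X_{\le d}\to X/(x_n)$ is injective, and so is $Y_{\le d}\to Y/(y_n)$. A tensor product of injective maps over a field is injective, so $X_{\le d}\otimes Y_{\le d}$ embeds in $X/(x_n)\otimes Y/(y_n)=B_0/\mathfrak q_n$. Hence $f\notin\mathfrak q_n$.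

**Step 5: if an ideal $I$ of $B$ lies in $\bigcup_nP_n$, then $I\subseteq P_n$ for some $n$.** This is prime avoidance for an infinite family, and it prepares condition (i). The unused variables $a_i$ make it work. We may take $I\ne0$. Let $0\ne f\in I$ and $S=\{n:f\in P_n\}$, which is finite by Step 4. Suppose $I\not\subseteq P_n$ for all $n\in S$. By finite prime avoidance there is $h\in I\setminus\bigcup_{n\in S}P_n$. Choose $i$ such that $a_i$ does not occur in $f$ or $h$. Then $f+a_ih\in I$ lies in some $P_n$. Its coefficients with respect to monomials in the $a$'s and $b$'s are those of $f$ (at monomials without $a_i$) and those of $h$ (at monomials with $a_i$). By (5), $f\in P_n$ and $h\in P_n$. So $n\in S$ and $h\in P_n$, a contradiction.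

**Step 6: the ring $A$ is a Noetherian domain.** Let $U=B\setminus\bigcup_nP_n$, which is multiplicatively closed, and put $A=U^{-1}B$, $M_n=P_nA$. Since $\sigma$ and $g$ permute the $P_n$, they act on $A$. The $M_n$ are primes, and $b/u\in M_n$ (with $b\in B$, $u\in U$) if and only if $b\in P_n$. We check Lemma 6.

For (i), a proper ideal $J$ of $A$ is $U^{-1}(J\cap B)$, and $J\cap B$ misses $U$, so $J\cap B\subseteq\bigcup_nP_n$. By Step 5 it lies in some $P_n$, and $J\subseteq M_n$. Condition (ii) is Step 4. For (iii), $\sigma^n$ induces $A_{M_n}=B_{P_n}\cong B_{P_0}$. All nonzero polynomials in $x_1,y_1,a_i,b_i$ lie outside $P_0$, so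
$$\mathcal O:=B_{P_0}=K[x_0,y_0]_{(x_0,y_0)},\qquad K=\operatorname{Frac}\mathbb F_2[x_1,y_1,a_i,b_i],$$
which is Noetherian. So $A$ is Noetherian.

**Step 7: the hypotheses of Lemma 4.** Let $\Gamma=\mathbb Z$ act on $A$ through $\sigma$. A proper nonzero $\sigma$-stable ideal $J$ would lie in some $M_n$, hence, applying powers of $\sigma$, in all $M_n$; this contradicts (ii). The action is faithful, as $\sigma^n(x_0)=x_n\ne x_0$ for $n\ne0$. Let $G=\langle g\rangle$, of order $2$, act on $\Gamma$ by $-1$, which is a faithful action. Condition (1) is $g\sigma g^{-1}=\sigma^{-1}$. By Lemma 4, $R=A*\mathbb Z=A[t,t^{-1};\sigma]$, with $g(t)=t^{-1}$, is a simple Noetherian domain of characteristic $2$, and $G$ is outer.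

**Step 8: $A^G$ is not Noetherian.** Apply Lemma 5 with $p=2$, $x=x_0$, $y=y_0$, $V=\{x_1,y_1\}$. Since $gP_0=P_0$, $g$ is an automorphism of $\mathcal O$. The differences $g(x_1)-x_1=x_0^3$ and $g(y_1)-y_1=y_0^3$ lie in $m^3$. Signs are irrelevant in characteristic $2$, so $a_i$ and $b_i$ move as required. Finally $A\subseteq\mathcal O$ is $g$-stable and contains all $\ell_i$, since $\ell_i\in B\subseteq A$. So $A^G$ is not Noetherian. By Lemma 4(b), $R^G$ is neither left nor right Noetherian. This proves Theorem 1. $\square$

## 7. Interpolation at the points $\theta+ix^3$: an example with group $C_p$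

Let $p$ be a prime. We now construct a simple Noetherian domain $R_0$ of characteristic $p$ with an outer group $G\cong C_p$ whose fixed ring is neither left nor right Noetherian. We return to the free shift of Section 5. Its defect was that the $p$ elements $g^i(z_\gamma)$, for $z_\gamma$ a variable at an index $\gamma\ne0$, have different residues at index $0$. The repair is to view them as the values of *one* polynomial, with fixed coefficients, at the $p$ points $\theta+ix^3$, which all have the same residue $\theta$. The coefficients of that polynomial become the new variables.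

**Step 1: the free shift over $\mathbb Z[\zeta]$.** We need a free abelian group with an action of $C_p$ that is free away from $0$. Let $\Gamma=\mathbb Z[\zeta]$ with $\zeta$ a primitive $p$-th root of unity, so $\Gamma\cong\mathbb Z^{p-1}$, and let $G=\langle g\rangle\cong C_p$ act on $\Gamma$ by multiplication by $\zeta$. If $\zeta^i\gamma=\gamma$ with $\gamma\ne0$, then $\zeta^i=1$; so the action on $\Gamma\setminus\{0\}$ is free. (For $p=2$ this is $-1$ acting on $\mathbb Z$.) Let
$$Z=\{x,y,\theta,a_i,b_i:i\ge1\},\qquad T=\mathbb F_p[Z],\qquad \ell_i=a_ix+b_iy,$$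
$$g:\ x\mapsto x,\quad y\mapsto y,\quad\theta\mapsto\theta+x^3,\quad a_i\mapsto a_i+y\ell_{i+1},\quad b_i\mapsto b_i-x\ell_{i+1}.$$
By (2), $g(\ell_i)=\ell_i$. So $g^s(\theta)=\theta+sx^3$, $g^s(a_i)=a_i+sy\ell_{i+1}$, $g^s(b_i)=b_i-sx\ell_{i+1}$, and $g^p=1$ on $T$. Let $B=\bigotimes_{\gamma\in\Gamma}T_\gamma$ with $T_\gamma$ a copy of $T$, write $d_\gamma$ for the copy of $d\in T$, and put $F=\operatorname{Frac}B$. Define
$$\sigma_\delta(d_\gamma)=d_{\gamma+\delta},\qquad g(d_\gamma)=(gd)_{\zeta\gamma}.$$
Then $g^p=1$, and $g\sigma_\delta g^{-1}(d_\gamma)=g\big((g^{-1}d)_{\zeta^{-1}\gamma+\delta}\big)=d_{\gamma+\zeta\delta}$, that is,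
$$g\sigma_\delta g^{-1}=\sigma_{\zeta\delta}.\tag{6}$$
So $\Gamma\rtimes G$ acts on $B$ and on $F$. For elements with index $0$ we omit the index: $x=x_0$, $\theta=\theta_0$, and so on.

**Step 2: the interpolation variables.** We change variables so that $g$ fixes all new variables coming from nonzero indices. Let $\Gamma^*$ be a set of representatives of the $G$-orbits on $\Gamma\setminus\{0\}$. We have $g^i(z_\gamma)=(g^iz)_{\zeta^i\gamma}$, and $\{g^iz:z\in Z\}$ freely generates $T$, since $g^i$ is an automorphism of $T$. Hence $B$ is the polynomial ring over $\mathbb F_p$ on the elements $z_0$ ($z\in Z$) and $g^i(z_\gamma)$ ($z\in Z$, $\gamma\in\Gamma^*$, $0\le i<p$). Define $e_j^{z,\gamma}\in F$, for $0\le j<p$, by the linear system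
$$g^i(z_\gamma)=\sum_{j=0}^{p-1}e_j^{z,\gamma}(\theta+ix^3)^j,\qquad0\le i<p.\tag{7}$$
Its determinant is the Vandermonde determinant $\prod_{i<i'}(i'-i)x^3$, a unit of $T_0[1/x]$. So, for fixed $z$ and $\gamma$, passing between the $g^i(z_\gamma)$ and the $e_j^{z,\gamma}$ is an invertible linear change of variables over $T_0[1/x]$. Consequently
$$B':=T_0[e_j^{z,\gamma}:z\in Z,\ \gamma\in\Gamma^*,\ 0\le j<p]$$
is a polynomial ring over $\mathbb F_p$ in the variables $e_j^{z,\gamma}$ and $z_0$ ($z\in Z$), and
$$B\subseteq B',\qquad B[1/x]=B'[1/x].\tag{8}$$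
In particular $F=\operatorname{Frac}B'$.

*The case $p=2$.* Here (7) reads $z_\gamma=e_0+e_1\theta$ and $g(z_\gamma)=e_0+e_1(\theta+x^3)$, so $e_1=(g(z_\gamma)-z_\gamma)/x^3$ is a divided difference. In particular $\operatorname{tr}(z_\gamma)=e_1x^3$: the trace that was a unit in Section 5 is now divisible by $x^3$ in $B'$.

Equation (7) holds for all $i$ modulo $p$, since both sides depend only on $i$ modulo $p$. Apply $g$ to (7): since $g(\theta+ix^3)=\theta+(i+1)x^3$,
$$g^{i+1}(z_\gamma)=\sum_jg(e_j^{z,\gamma})(\theta+(i+1)x^3)^j .$$
Comparing with (7) at $i+1$, uniqueness of the solution gives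
$$g(e_j^{z,\gamma})=e_j^{z,\gamma}.\tag{9}$$
As $gT_0=T_0$, we get $gB'=B'$.

**Step 3: the local rings $\mathcal O_\gamma$ and the ring $A$.** The ring $B'$ singles out the index $0$ and is adapted to $g$ only. To restore the symmetry under $\Gamma$ we localize, translate, and intersect. Let $\mathfrak q=(x,y)B'$, a $g$-stable prime, and
$$\mathcal O=B'_{\mathfrak q}=K[x,y]_{(x,y)},\qquad K=\operatorname{Frac}\mathbb F_p[\theta,a_i,b_i,e_j^{z,\gamma}],\qquad m=(x,y)\mathcal O.$$
Then $\mathcal O$ is Noetherian and $g\mathcal O=\mathcal O$. Put $\mathcal O_\gamma=\sigma_\gamma(\mathcal O)$ and $m_\gamma=\sigma_\gamma(m)$, so $\mathcal O_0=\mathcal O$. By (6), $g\mathcal O_\gamma=g\sigma_\gamma\mathcal O=\sigma_{\zeta\gamma}g\mathcal O=\mathcal O_{\zeta\gamma}$. Also $B=\sigma_\gamma B\subseteq\mathcal O_\gamma$ for all $\gamma$. Put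
$$A=\bigcap_{\gamma\in\Gamma}\mathcal O_\gamma\supseteq B,\qquad M_\gamma=m_\gamma\cap A .$$
Then $A$ is stable under $\Gamma\rtimes G$, each $M_\gamma$ is a prime of $A$, and $\sigma_\delta M_\gamma=M_{\gamma+\delta}$. We shall verify the conditions of Lemma 6 for $(M_\gamma)$.

**Step 4: residues at index $0$.** We need to know which elements of $B$ become units in $\mathcal O$. Let $\rho:\mathcal O\to K$ be the residue map. By (7), for $\gamma\in\Gamma^*$ and all $i$,
$$\rho(g^i(z_\gamma))=\varepsilon^{z,\gamma}:=\sum_{j=0}^{p-1}e_j^{z,\gamma}\theta^j .$$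
Since $\varepsilon^{z,\gamma}$ is $e_0^{z,\gamma}$ plus a polynomial in $\theta$ and the $e_j^{z,\gamma}$ with $j\ge1$, the $\varepsilon^{z,\gamma}$ ($z\in Z$, $\gamma\in\Gamma^*$) are algebraically independent over $\mathbb F_p$. And $T_{\zeta^i\gamma}$ is the polynomial ring on the $g^i(z_\gamma)$, $z\in Z$. Hence:

> (10) For $\gamma\in\Gamma^*$ and all $i$, $\rho$ maps $T_{\zeta^i\gamma}$ isomorphically onto $\mathbb F_p[\varepsilon^{z,\gamma}:z\in Z]$. So $\rho$ is injective on $\bigotimes_{\delta\in\Delta}T_\delta$ whenever $\Delta\subseteq\Gamma\setminus\{0\}$ is finite with elements in distinct $G$-orbits.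

In particular $\rho(x_\delta)\ne0$, so $x_\delta\in\mathcal O_0^\times$ for $\delta\ne0$. Applying $\sigma_\gamma$ with $\delta=-\gamma$,
$$x_0\in\mathcal O_\gamma^\times\qquad\text{for all }\gamma\ne0.\tag{11}$$

**Step 5: condition (ii), finite character.** First let $0\ne f\in\bigotimes_{\delta\in\Delta}T_\delta$ with $\Delta$ finite, and suppose $f\in m_\gamma$. Then $0\ne\sigma_{-\gamma}f\in m$ involves the indices $\Delta-\gamma$, and $\rho(\sigma_{-\gamma}f)=0$. By (10), the set $\Delta-\gamma$ contains $0$ or contains two different elements in the same $G$-orbit. So either $\gamma\in\Delta$, or $\delta_1-\gamma=\zeta^i(\delta_2-\gamma)$ for some $\delta_1\ne\delta_2$ in $\Delta$ and $i\not\equiv0\bmod p$. In the second case $(1-\zeta^i)\gamma=\delta_1-\zeta^i\delta_2$, which determines $\gamma$. So $f$ lies in only finitely many $m_\gamma$.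

Now let $0\ne c\in A$ and write $c=f/h$ with $f,h\in B$. If $c\in m_\gamma$, then $f=ch\in m_\gamma$, because $h\in B\subseteq\mathcal O_\gamma$. So $c$ lies in only finitely many $M_\gamma$.

**Step 6: condition (iii), in the form $A_{M_\gamma}=\mathcal O_\gamma$.** By translation it suffices to treat $\gamma=0$. An element of $A\setminus M_0$ lies in $\mathcal O_0$ but not in $m_0$, so it is a unit of $\mathcal O_0$. Hence $A_{M_0}\subseteq\mathcal O_0$. For the converse let $c\in\mathcal O_0$, and write $c=f/H$ with $f,H\in B$ coprime in the UFD $B$. We look for $s\in A\setminus M_0$ with $sc\in A$. The danger is that $H$ is a non-unit at $0$. We claim that the only reason for this can be powers of $x$: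

> (12) For each irreducible factor $h$ of $H$ in $B$ there is $k\ge0$ with $h\mathcal O_0=x^k\mathcal O_0$.

This is clear, with $k=1$, if $h$ is associated to $x$. Otherwise $h$ remains prime in $B[1/x]=B'[1/x]$. Write $h=x^kh'$ with $h'\in B'$ and $x\nmid h'$ in $B'$. Then $h'$ is prime in $B'[1/x]$. It is also prime in $B'$: as $x$ is prime in $B'$ and $x\nmid h'$, from $x^lb\in h'B'$ with $b\in B'$ we get $b\in h'B'$, so $B'/h'B'$ embeds in the domain $B'[1/x]/h'B'[1/x]$.

If $h'\notin\mathfrak q$, then $h'\in\mathcal O_0^\times$ and the claim holds. Suppose $h'\in\mathfrak q$. Then $h'\mathcal O_0\cap B'=h'B'$, since $h'B'$ is a prime contained in $\mathfrak q$ and $\mathcal O_0=B'_{\mathfrak q}$. Now $f=cH\in h\mathcal O_0\subseteq h'\mathcal O_0$ and $f\in B'$, so $f\in h'B'\subseteq hB'[1/x]=hB[1/x]$. Thus $x^lf\in hB$ for some $l$. Since $h$ is prime in $B$ and not associated to $x$, $h\mid f$ in $B$. This contradicts the coprimality of $f$ and $H$, so the case $h'\in\mathfrak q$ does not occur, and (12) is proved.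

Now write $H=\prod_ih_i$ with $h_i$ irreducible (a unit of $\mathbb F_p$ absorbed) and $h_i\mathcal O_0=x^{k_i}\mathcal O_0$, and put $s=\prod_ih_i/x_0^{k_i}$. Then $s\in\mathcal O_0^\times$. For $\gamma\ne0$ we have $s\in\mathcal O_\gamma$, because $h_i\in B\subseteq\mathcal O_\gamma$ and $x_0\in\mathcal O_\gamma^\times$ by (11). Moreover $s/H=x_0^{-\sum k_i}\in\mathcal O_\gamma^\times$. Hence $s\in\bigcap_\gamma\mathcal O_\gamma=A$ and $s\notin M_0$. Also $sc\in\mathcal O_0$, and $sc=(s/H)f\in\mathcal O_\gamma$ for $\gamma\ne0$, so $sc\in A$. Thus $c=sc/s\in A_{M_0}$. So $A_{M_0}=\mathcal O_0$, and every $A_{M_\gamma}=\mathcal O_\gamma$ is Noetherian.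

**Step 7: condition (i), every proper ideal $I$ of $A$ lies in some $M_\gamma$.** The plan is that of Step 5 in Section 6: combine two elements of $I$ with the help of a variable that they do not involve. Suppose $I\not\subseteq M_\gamma$ for all $\gamma$. Then $I\ne0$. Let $0\ne f\in I$. The set $S=\{\gamma:f\in M_\gamma\}$ is finite by Step 5, so by finite prime avoidance there is $h\in I\setminus\bigcup_{\gamma\in S}M_\gamma$.

*Controlling the residues of $f$ and $h$.* Let $Z_N=\{x,y,\theta,a_i,b_i:i\le N\}$, and choose $i_0\ge1$ with $f,h\in\mathbb F_p(z_\delta:z\in Z_{i_0},\delta\in\Gamma)$. Put $N=i_0+1$ and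
$$B'_N=\mathbb F_p[z_0,e_j^{z,\gamma}:z\in Z_N,\ \gamma\in\Gamma^*,\ 0\le j<p].$$
We claim $z_\delta\in B'_N$ for $z\in Z_{i_0}$ and all $\delta$. For $\delta=0$ this is clear. For $\delta=\zeta^s\gamma$ with $\gamma\in\Gamma^*$ we have $z_\delta=g^s\big((g^{-s}z)_\gamma\big)$ with $g^{-s}z\in\mathbb F_p[Z_N]$, because $g^{-s}$ raises the indices of the $a_i,b_i$ involved by at most one. So $z_\delta$ is a polynomial in elements $g^s(z'_\gamma)$ with $z'\in Z_N$, and these lie in $B'_N$ by (7). It follows that for every $\gamma\in\Gamma$,
$$\sigma_{-\gamma}f,\ \sigma_{-\gamma}h\in\operatorname{Frac}(B'_N)\cap\mathcal O ,$$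
where membership in $\mathcal O$ comes from $f,h\in A\subseteq\mathcal O_\gamma$. Write such an element as $u/v$ with $u,v$ coprime in $B'_N$. They remain coprime in $B'$, which is a polynomial ring over $B'_N$. As $u/v\in B'_{\mathfrak q}$, we have $u/v=u'/v'$ with $u',v'\in B'$, $v'\notin\mathfrak q$. From $uv'=u'v$ and coprimality, $v\mid v'$, so $v\notin\mathfrak q$. Therefore the residue $\rho(u/v)=\rho(u)/\rho(v)$ lies in $K_N$, the subfield of $K$ generated by the variables of $B'_N$ other than $x$ and $y$ (that is, other than $x_0$ and $y_0$).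

*A coefficient that is transcendental everywhere.* Let $w=(a_{N+1})_0\in B\subseteq A$. We claim that $\rho(\sigma_{-\gamma}w)=\rho((a_{N+1})_{-\gamma})$ is transcendental over $K_N$ for every $\gamma$. For $\gamma=0$ it is the variable $a_{N+1}$ of $K$, which is not among those generating $K_N$. If $-\gamma=\zeta^s\gamma^*$ with $\gamma^*\in\Gamma^*$, then $(a_{N+1})_{-\gamma}=g^s\big((g^{-s}a_{N+1})_{\gamma^*}\big)=g^s\big((a_{N+1}-sy\ell_{N+2})_{\gamma^*}\big)$, whose residue is
$$\varepsilon^{a_{N+1},\gamma^*}-s\,\varepsilon^{y,\gamma^*}\big(\varepsilon^{a_{N+2},\gamma^*}\varepsilon^{x,\gamma^*}+\varepsilon^{b_{N+2},\gamma^*}\varepsilon^{y,\gamma^*}\big).$$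
This is the variable $e_0^{a_{N+1},\gamma^*}$ plus a polynomial in other variables of $K$. That variable is not among those generating $K_N$, so the sum is transcendental over the field generated by all the other variables, which contains $K_N$.

*Conclusion of the step.* Suppose $\rho(\sigma_{-\gamma}(f+wh))=0$ for some $\gamma$. This says
$$\rho(\sigma_{-\gamma}f)+\rho(\sigma_{-\gamma}w)\,\rho(\sigma_{-\gamma}h)=0$$
with $\rho(\sigma_{-\gamma}f),\rho(\sigma_{-\gamma}h)\in K_N$ and $\rho(\sigma_{-\gamma}w)$ transcendental over $K_N$. So $\rho(\sigma_{-\gamma}f)=\rho(\sigma_{-\gamma}h)=0$, that is, $f\in M_\gamma$ and $h\in M_\gamma$. The first means $\gamma\in S$, and then the second contradicts the choice of $h$. Thus $f+wh$ lies in no $m_\gamma$. It is a unit in every local ring $\mathcal O_\gamma$, its inverse lies in all of them, and so it is a unit of $A$. As $f+wh\in I$, we get $I=A$, against the assumption that $I$ is proper.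

**Step 8: the example for $C_p$.** It remains to feed $A$ into the earlier lemmas. By Lemma 6, $A$ is a Noetherian domain. A proper nonzero $\Gamma$-stable ideal would lie in one $M_\gamma$, hence in all, contradicting (ii). $\Gamma$ acts faithfully, since $\sigma_\gamma(x_0)=x_\gamma$. $G$ acts faithfully on $\Gamma$, and (6) is condition (1). By Lemma 4, $R_0=A*\Gamma$ is a simple Noetherian domain of characteristic $p$, and $G\cong C_p$ is outer.

Lemma 5 applies to $A\subseteq\mathcal O$ with $V=\{\theta\}\cup\{e_j^{z,\gamma}\}$: $g$ is an automorphism of $\mathcal O$, $g(\theta)-\theta=x^3\in m^3$, the $e_j^{z,\gamma}$ are fixed by (9), $A$ is $g$-stable, and $\ell_i\in B\subseteq A$. So $A^G$ is not Noetherian, and by Lemma 4(b) $R_0^G$ is neither left nor right Noetherian.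

## 8. Adjoining a permuted field: groups $C_p\times Q$ and the end of the proof of Theorem 2

Keep $R_0=A*\Gamma$ and $G=\langle g\rangle\cong C_p$ from Section 7, and let $Q$ be a finite group. The idea is to tensor $R_0$ with a field on which $Q$ acts faithfully. For the result to be simple we need the center of $R_0$.

**Step 1: the center of $R_0$ is $\mathbb F_p$.** If $\sum a_\gamma u_\gamma$ commutes with every $b\in A$, then $a_\gamma(\gamma(b)-b)=0$ for all $b$, so $a_\gamma=0$ for $\gamma\ne0$ by faithfulness. So a central element lies in $A$. Commuting with all $u_\gamma$ puts it in $A^\Gamma\subseteq F^\Gamma$. Let $f\in F^\Gamma$ involve only indices in the finite set $\Delta$, and choose $\gamma$ with $\Delta\cap(\Delta+\gamma)=\emptyset$. Then $f=\sigma_\gamma f$ lies in $\mathbb F_p(X)\cap\mathbb F_p(Y)$, where $X=\{z_\delta:z\in Z,\,\delta\in\Delta\}$ and $Y=\{z_\delta:z\in Z,\,\delta\in\Delta+\gamma\}$ are disjoint sets of independent variables. Write $f=u/v$ with $u,v\in\mathbb F_p[X]$, $v\neq 0$. The relation $u-fv=0$ is a polynomial relation in $X$ with coefficients in $\mathbb F_p(Y)$,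 over which $X$ is algebraically independent. Comparing coefficients at a monomial that occurs in $v$ shows $f\in\mathbb F_p$.

**Step 2: the ring $R$ is a simple Noetherian domain.** Let $k'=\mathbb F_p(s_q:q\in Q)$ with $Q$ permuting the variables $s_q$ regularly, and $k=k'^Q$. Put
$$R=R_0\otimes_{\mathbb F_p}k',$$
with $G$ acting on the first factor and $Q$ on the second. $R$ is the localization of the polynomial ring $R_0[s_q:q\in Q]$, in finitely many central variables, at the central set $\mathbb F_p[s_q:q\in Q]\setminus\{0\}$. Hence $R$ is a Noetherian domain of characteristic $p$.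

For simplicity, let $I\ne0$ be an ideal of $R$, and choose a nonzero element $\sum_{i=1}^lr_i\otimes c_i\in I$ with $l$ minimal. By minimality all $r_i\neq 0$ and the $c_i$ are linearly independent over $\mathbb F_p$. As $R_0r_1R_0=R_0$, multiplying on both sides by elements of $R_0$ and adding, we may assume $r_1=1$; the element stays nonzero since the $c_i$ are independent. For $r\in R_0$, the commutator with $r\otimes1$ is $\sum_{i\ge2}(rr_i-r_ir)\otimes c_i\in I$, which is shorter, so it is $0$. By independence of the $c_i$, all $r_i$ are central, so $r_i\in\mathbb F_p$ by Step 1. Our element is $1\otimes c$ with $0\ne c\in k'$, a unit. So $I=R$.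

**Step 3: $G\times Q$ is outer.** We have $R=(A\otimes k')*\Gamma$, where $\Gamma$ acts trivially on $k'$ and $A\otimes k'$ is a domain, being a localization of $A[s_q:q\in Q]$. By Step 2 of the proof of Lemma 4, the units of $R$ are the elements $bu_\gamma$ with $b\in(A\otimes k')^\times$. Suppose $(g^i,q)$ is inner. It is then trivial on the central subring $1\otimes k'$, so $q=1$, since $Q$ permutes the $s_q$ faithfully. Conjugation by $bu_\gamma$ maps $u_\delta$ into $(A\otimes k')u_\delta$, while $g^i(u_\delta)=u_{\zeta^i\delta}$. So $\zeta^i\delta=\delta$ for all $\delta\in\Gamma$, and $g^i=1$. Hence $G\times Q$ acts faithfully and is outer.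

**Step 4: the fixed ring.** Using an $\mathbb F_p$-basis of $R_0$ we see $(R_0\otimes k')^Q=R_0\otimes k$, and using an $\mathbb F_p$-basis of $k$ we see
$$R^{G\times Q}=(R_0\otimes k)^G=R_0^G\otimes_{\mathbb F_p}k .$$
If $(I_j)$ is a strictly ascending chain of right (or left) ideals of $R_0^G$, then $(I_j\otimes k)$ is a strictly ascending chain of right (or left) ideals of $R_0^G\otimes k$, because tensoring with $k$ over the field $\mathbb F_p$ preserves strict inclusions. By Step 8 of Section 7 such chains exist on both sides. So $R^{G\times Q}$ is neither left nor right Noetherian.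

**Step 5: Theorem 2.** Let $p$ be a prime with $p\mid n$, and let $Q$ be any group of order $n/p$. Steps 2–4 give a simple Noetherian domain $R$ of characteristic $p$ with an outer group isomorphic to $C_p\times Q$, of order $n$, whose fixed ring is neither left nor right Noetherian. This is the last assertion of Theorem 2. It also shows that (1) fails whenever $c$ is a prime dividing $n$, which is (1)⇒(2). The implication (2)⇒(1) was proved in Section 2. $\square$
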